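\title{Convex domains in $\mathbb{C}^2$ whose Bergman kernel has zeros}

\begin{abstract}
We show that the Bergman kernel of the convex domain $\{(z,w)\in\mathbb{C}^2:|\operatorname{Im}z|+|w|<1\}$ has infinitely many zeros, so that this domain is not a Lu Qi-Keng domain. By approximation we obtain, for every $n\ge2$, bounded strongly convex domains in $\mathbb{C}^n$ with real-analytic boundary that are not Lu Qi-Keng. For the domains $\{|\operatorname{Im}z|<1,\ |w|<\varphi(\operatorname{Im}z)\}$ with $\varphi$ even and concave, the kernel on the slice $w=0$ is the Fourier transform of $1/E$, where $E$ is the Laplace transform of $\varphi^2$, and the sign of the kernel on the real axis is governed by the position of the zeros of $E$. In particular, for $p\ge1$ the kernel of $\{|\operatorname{Im}z|+|w|^p<1\}$ vanishes at a pair of points of $\mathbb{R}\times\{0\}$ if and only if $p<2$.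
\end{abstract}

\section{Introduction}\label{sec:intro}

\subsection*{The Bergman kernel}
Let $G\subset\mathbb{C}^n$ be a domain, and let $L^2_h(G)$ be the space of holomorphic functions $f$ on $G$ with $\|f\|_G^2=\int_G|f|^2\,dV<\infty$, with inner product $\langle f,u\rangle_G=\int_G f\bar u\,dV$. If $B\subset G$ is a ball with center $a$, then
\begin{equation}\label{eq:submean}
|f(a)|^2\le\frac1{\operatorname{vol}B}\int_B|f|^2\,dV .
\end{equation}
Hence convergence in norm implies locally uniform convergence, $L^2_h(G)$ is a Hilbert space, and point evaluations are bounded. For each $b\in G$ there is therefore a unique function $K_G(\cdot,b)\in L^2_h(G)$ with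
\[
f(b)=\langle f,K_G(\cdot,b)\rangle_G\qquad\text{for all }f\in L^2_h(G).
\]
This is the \emph{Bergman kernel} of $G$. Taking $f=K_G(\cdot,a)$ gives $K_G(b,a)=\overline{K_G(a,b)}$ and $K_G(b,b)=\|K_G(\cdot,b)\|_G^2$. We use two further textbook facts. If $F:G\to G'$ is biholomorphic, then
\begin{equation}\label{eq:transform}
K_G(a,b)=\det F'(a)\,K_{G'}(F(a),F(b))\,\overline{\det F'(b)},
\end{equation}
and the kernel of a product domain is the product of the kernels:
\begin{equation}\label{eq:product}
K_{G\times G'}\big((a,a'),(b,b')\big)=K_G(a,b)\,K_{G'}(a',b').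
\end{equation}

A domain $G$ with $L^2_h(G)\ne\{0\}$ is a \emph{Lu Qi-Keng domain} if $K_G(a,b)\ne0$ for all $a,b\in G$. The condition has a variational meaning. If $f(b)=1$, then $1\le\|f\|_G\,K_G(b,b)^{1/2}$ by the Cauchy--Schwarz inequality, with equality exactly for $f=K_G(\cdot,b)/K_G(b,b)$. So, when $K_G(b,b)>0$, the zeros of $K_G(\cdot,b)$ are the zeros of the function of least norm that takes the value $1$ at $b$.

\subsection*{The simplest cases and the question}
The kernels of the unit disc $\mathbb{D}$ and of the unit ball of $\mathbb{C}^n$ are $\pi^{-1}(1-a\bar b)^{-2}$ and $n!\,\pi^{-n}(1-\sum_ja_j\bar b_j)^{-n-1}$. They have no zeros, and by \eqref{eq:product} neither has the kernel of a polydisc. In dimension one, convexity settles the matter. Let $G\subset\mathbb{C}$ be a convex domain with $L^2_h(G)\neq\{0\}$. Then $G$ is simply connected, and $G\ne\mathbb{C}$ because \eqref{eq:submean} on discs of growing radius gives $L^2_h(\mathbb{C})=\{0\}$. If $F$ is a Riemann map of $G$ onto $\mathbb{D}$, then by \eqref{eq:transform}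
\begin{equation}\label{eq:dimone}
K_G(a,b)=\frac{F'(a)\overline{F'(b)}}{\pi\big(1-F(a)\overline{F(b)}\big)^2}\ne0 .
\end{equation}

In higher dimension convexity does not exclude zeros. It is known that for integers $n\ge1$, $m\ge0$ the Bergman kernel of the convex domain
\[
\Omega_{n,m}=\Big\{(z,w)\in\mathbb{C}^n\times\mathbb{C}^m:\ \sum_{j=1}^n|z_j|+\sum_{k=1}^m|w_k|^2<1\Big\}
\]
has zeros if and only if $2n+m>4$. Thus $\Omega_{3,0}\subset\mathbb{C}^3$ is convex and not Lu Qi-Keng. The two members of the family that lie in $\mathbb{C}^2$, namely $\Omega_{2,0}$ and $\Omega_{1,1}$, have $2n+m=4$ and $2n+m=3$, so their kernels have no zeros. The remaining dimension has been posed in print as an open problem: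
\begin{quote}
\emph{Is there a convex domain $G\subset\mathbb{C}^2$ with $L^2_h(G)\ne\{0\}$ that is not a Lu Qi-Keng domain?}
\end{quote}
The ball, the bidisc, $\Omega_{1,1}$ and $\Omega_{2,0}$ all suggest the answer no. On the other hand, $\Omega_{2,0}=\{|z_1|+|z_2|<1\}$ sits exactly at the threshold $2n+m=4$. The answer is yes, and it suffices to replace $|z_1|$ by $|\operatorname{Im}z_1|$.

\subsection*{Results}

\begin{theorem}\label{thm:main}
The domain
\[
D=\{(z,w)\in\mathbb{C}^2:\ |\operatorname{Im}z|+|w|<1\}
\]
is convex and $L^2_h(D)\ne\{0\}$. The function $x\mapsto K_D((x,0),(0,0))$, $x\in\mathbb{R}$, is real valued and changes sign for arbitrarily large $x$. Hence it has infinitely many zeros, and $D$ is not a Lu Qi-Keng domain.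
\end{theorem}

Here ``changes sign for arbitrarily large $x$'' means that the function takes strictly positive and strictly negative values on every half-line $[A,\infty)$.

The domain $D$ is unbounded and its boundary is not smooth, but neither feature is needed for zeros. We call a bounded convex domain $G\subset\mathbb{C}^n=\mathbb{R}^{2n}$ \emph{strongly convex with real-analytic boundary} if there is a real-analytic function $r$ on a neighborhood $W$ of $\partial G$ such that $G\cap W=\{r<0\}$ and, at each point of $\partial G$, the gradient of $r$ is nonzero and the real Hessian of $r$ is positive definite on the tangent space of $\partial G$.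

\begin{theorem}\label{thm:bounded}
For every $n\ge2$ there is a bounded, strongly convex domain in $\mathbb{C}^n$ with real-analytic boundary that is not a Lu Qi-Keng domain. For $n=2$ one may take, for all sufficiently small $\varepsilon>0$,
\[
D_\varepsilon=\Big\{\sqrt{\varepsilon^2+(\operatorname{Im}z)^2}+\sqrt{\varepsilon^2+|w|^2}+\varepsilon\big(|z|^2+|w|^2\big)<1\Big\}.
\]
For $n=1$ every convex domain with $L^2_h\ne\{0\}$ is Lu Qi-Keng. Hence convex domains in $\mathbb{C}^n$ with $L^2_h\ne\{0\}$ that are not Lu Qi-Keng exist if and only if $n\ge2$.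
\end{theorem}

The domain $D$ belongs to a family in which the cause of the zeros can be isolated. A \emph{profile} is an even concave function $\varphi:(-1,1)\to(0,\infty)$. If $0\le s<t<1$, then $s$ is a convex combination of $-t$ and $t$, so $\varphi(s)\ge\varphi(t)$. Thus $\varphi$ is nonincreasing on $[0,1)$, bounded by $\varphi(0)$, and extends continuously to $[-1,1]$. We put
\[
g=\varphi^2,\qquad D_\varphi=\{(z,w)\in\mathbb{C}^2:\ |\operatorname{Im}z|<1,\ |w|<\varphi(\operatorname{Im}z)\}.
\]
The profile $\varphi(y)=1-|y|$ gives $D_\varphi=D$.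

\begin{theorem}\label{thm:profiles}
Let $\varphi$ be a profile and $g=\varphi^2$. Then $D_\varphi$ is a convex domain.
\begin{itemize}
\item[(a)] If $\varphi(1)=0$, $g$ is convex on $[0,1]$, and $g$ is not of the form $c(1-|y|)$, then $x\mapsto K_{D_\varphi}((x,0),(0,0))$, $x\in\mathbb{R}$, is real valued and changes sign for arbitrarily large $x$. So $D_\varphi$ is not a Lu Qi-Keng domain.
\item[(b)] If $g$ is concave on $(-1,1)$, then $K_{D_\varphi}((x,0),(x',0))>0$ for all $x,x'\in\mathbb{R}$.
\end{itemize}
In particular, for $p\ge1$ the kernel of $\{|\operatorname{Im}z|+|w|^p<1\}$ vanishes at some pair of points of $\mathbb{R}\times\{0\}$ if and only if $p<2$.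
\end{theorem}

Part (b) concerns only points of the line $\mathbb{R}\times\{0\}$; we do not decide whether the domains in (b) are Lu Qi-Keng.

\subsection*{Method}
Section~\ref{sec:slice} uses the symmetries of $D_\varphi$ to write the kernel on the slice $w=0$ as the Fourier transform of $1/E$, where $E$ is the Laplace transform of $g$. Section~\ref{sec:models} shows by hand how the zeros of $E$ decide whether this transform oscillates. Section~\ref{sec:sign} proves that it changes sign whenever $E$ has no purely imaginary zero, and deduces Theorem~\ref{thm:main}. Theorems~\ref{thm:bounded} and~\ref{thm:profiles} are proved in Sections~\ref{sec:bounded} and~\ref{sec:profiles}.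

\section{The kernel on the slice $w=0$}\label{sec:slice}

Fix a profile $\varphi$, let $S=\{z\in\mathbb{C}:|\operatorname{Im}z|<1\}$, and write $z=x+iy$.

The domain $D_\varphi$ is convex: if $|w|<\varphi(y)$, $|w'|<\varphi(y')$ and $0\le t\le1$, then
\[
|tw+(1-t)w'|<t\varphi(y)+(1-t)\varphi(y')\le\varphi(ty+(1-t)y').
\]
The fiber of $D_\varphi$ over $z\in S$ is a disc of area $\pi g(y)$, so a function $f(z)$ that does not depend on $w$ satisfies
\begin{equation}\label{eq:Anorm}
\|f\|_{D_\varphi}^2=\|f\|_A^2:=\pi\int_S|f(x+iy)|^2g(y)\,dx\,dy .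
\end{equation}
We let $A$ be the space of holomorphic functions on $S$ with $\|f\|_A<\infty$, with the corresponding inner product $\langle\cdot,\cdot\rangle_A$. Since $|e^{-z^2}|^2\le e^{2-2x^2}$ on $S$ and $g$ is bounded, $e^{-z^2}\in A$, and so $L^2_h(D_\varphi)\ne\{0\}$.

To guess the kernel, recall that on the disc rotations make the monomials orthogonal, and $K_{\mathbb{D}}(a,b)=\sum_k a^k\bar b^k/\|z^k\|^2$. On the strip, translations in $x$ replace rotations, and the exponentials $e^{i\tau z}$, $\tau\in\mathbb{R}$, replace the monomials. The squared norm of $e^{i\tau z}$ per unit length in $x$ is $\pi\int g(y)e^{-2\tau y}\,dy$. This leads to the function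
\[
E(s)=\int_{-1}^1g(y)e^{sy}\,dy=2\int_0^1g(t)\cosh(st)\,dt,\qquad s\in\mathbb{C}.
\]
It is entire and even, $|E(s)|\le2\varphi(0)^2e^{|\operatorname{Re}s|}$, and $E>0$ on $\mathbb{R}$. Keeping only the part of the integral over $(1-\delta,1)$ and using evenness, we get for $\delta\in(0,1)$
\begin{equation}\label{eq:growth}
E(s)\ge c_\delta e^{(1-\delta)|s|}\quad(s\in\mathbb{R}),\qquad c_\delta=\int_{1-\delta}^1g(y)\,dy>0 .
\end{equation}

\begin{proposition}\label{prop:slice}
For $z,\zeta\in S$,
\[
K_{D_\varphi}((z,0),(\zeta,0))=\frac1{2\pi^2}\int_{\mathbb{R}}\frac{e^{i\tau(z-\bar\zeta)}}{E(2\tau)}\,d\tau=\frac1{4\pi^2}\int_{\mathbb{R}}\frac{e^{is(z-\bar\zeta)/2}}{E(s)}\,ds .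
\]
\end{proposition}

Our convention for the Fourier transform is $\hat u(\tau)=\int u(x)e^{-i\tau x}\,dx$, extended to $L^2(\mathbb{R})$ by Plancherel's identity $\int u\bar v\,dx=\frac1{2\pi}\int\hat u\,\overline{\hat v}\,d\tau$. If $u\in L^1\cup L^2$ is continuous and $\hat u\in L^1$, then $u(x)=\frac1{2\pi}\int\hat u(\tau)e^{i\tau x}\,d\tau$ for every $x$; and if $\Phi\in L^1\cap L^2$, then $x\mapsto\frac1{2\pi}\int\Phi(\tau)e^{i\tau x}\,d\tau$ lies in $L^2$ and has transform $\Phi$. For a function $f$ on $S$ we write $f_y(x)=f(x+iy)$.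

\begin{proof}
Fix $\zeta=\xi+i\eta\in S$ and let $q(z)$ denote the first integral expression; the second follows by the substitution $s=2\tau$.

\emph{Step 1: reduction to $A$.} The rotation $(z,w)\mapsto(z,e^{i\theta}w)$ is an automorphism of $D_\varphi$ that fixes $(\zeta,0)$ and has Jacobian determinant of modulus one. By \eqref{eq:transform}, $K_{D_\varphi}((z,e^{i\theta}w),(\zeta,0))=K_{D_\varphi}((z,w),(\zeta,0))$. For fixed $z$ this is a holomorphic function of $w$ on a disc that is invariant under rotations, hence constant; call its value $\kappa(z)$. By \eqref{eq:Anorm}, $\kappa\in A$. For $f\in A$ the function $(z,w)\mapsto f(z)$ lies in $L^2_h(D_\varphi)$, so $f(\zeta)=\langle f,\kappa\rangle_A$. It now suffices to show that $q\in A$ and that $f(\zeta)=\langle f,q\rangle_A$ for all $f\in A$: then $\kappa-q\in A$ is orthogonal to itself, and $\kappa=q$.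

\emph{Step 2: $q\in A$.} We have $|e^{i\tau(z-\bar\zeta)}|=e^{-\tau(y+\eta)}$ with $|y+\eta|\le1+|\eta|<2$, while $E(2\tau)\ge c_\delta e^{2(1-\delta)|\tau|}$ by \eqref{eq:growth}. With $2(1-\delta)>1+|\eta|$ the integrand is dominated on all of $S$ by an integrable function of $\tau$, so $q$ is holomorphic on $S$. Moreover $q_y(x)=\frac1{2\pi}\int\Phi_y(\tau)e^{i\tau x}\,d\tau$ with
\[
\Phi_y(\tau)=\frac{e^{-\tau y}e^{-i\tau\bar\zeta}}{\pi E(2\tau)}\in L^1\cap L^2,
\]
so $\widehat{q_y}=\Phi_y$. Since $|e^{-i\tau\bar\zeta}|=e^{-\tau\eta}$ and $\int g(y)e^{-2\tau y}\,dy=E(2\tau)$, Plancherel's identity and Tonelli's theorem give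
\[
\|q\|_A^2=\pi\int_{-1}^1g(y)\,\frac1{2\pi}\int_{\mathbb{R}}\frac{e^{-2\tau y}e^{-2\tau\eta}}{\pi^2E(2\tau)^2}\,d\tau\,dy=\frac1{2\pi^2}\int_{\mathbb{R}}\frac{e^{-2\tau\eta}}{E(2\tau)}\,d\tau,
\]
which is finite by \eqref{eq:growth} with $1-\delta>|\eta|$.

\emph{Step 3: Fourier representation of $f\in A$.} The weight $g$ may vanish at $y=\pm1$, so we work on smaller strips. Let $|y|\le1-\delta$, $r=\delta/2$ and $m=g(1-r)>0$, so that $g\ge m$ on $[-1+r,1-r]$. By \eqref{eq:submean} on the disc of radius $r$ about $x+iy$,
\[
|f(x+iy)|^2\le\frac1{\pi r^2}\int_{x-r}^{x+r}\!\int_{-1+r}^{1-r}|f(x'+iy')|^2\,dy'\,dx' .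
\]
The right side is at most $\|f\|_A^2/(\pi^2r^2m)$, and its integral over $x\in\mathbb{R}$ is at most $2\|f\|_A^2/(\pi^2rm)$. So $f$ is bounded on $|y|\le1-\delta$, and $f_y\in L^2(\mathbb{R})$ for every $|y|<1$.

To compare the transforms of $f_y$ and $f_0$ we want to move a contour, and for this we need decay in $x$. Let $f^\epsilon(z)=f(z)e^{-\epsilon z^2}$, $\epsilon>0$, which has Gaussian decay uniformly on $|y|\le1-\delta$. Cauchy's theorem on long rectangles shows that $\int f^\epsilon(x+iy)e^{-i\tau(x+iy)}\,dx=e^{\tau y}\,\widehat{f^\epsilon_y}(\tau)$ does not depend on $y$, that is, $\widehat{f^\epsilon_y}=e^{-\tau y}\widehat{f^\epsilon_0}$. As $\epsilon\to0$, $f^\epsilon_y\to f_y$ in $L^2(\mathbb{R})$ by dominated convergence, so both sides converge in $L^2$ of every bounded interval, and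
\[
\widehat{f_y}(\tau)=e^{-\tau y}\widehat{f_0}(\tau)\quad\text{for a.e. }\tau .
\]
Thus $e^{-\tau y}\widehat{f_0}\in L^2$ for all $|y|<1$. It is also in $L^1$: choose $-1<y'<y<y''<1$ and apply the Cauchy--Schwarz inequality to $e^{-\tau y'}\widehat{f_0}\cdot e^{-\tau(y-y')}$ on $\tau>0$ and to $e^{-\tau y''}\widehat{f_0}\cdot e^{\tau(y''-y)}$ on $\tau<0$. Fourier inversion for $f_\eta$ at the point $\xi$ gives
\begin{equation}\label{eq:frep}
f(\zeta)=\frac1{2\pi}\int_{\mathbb{R}}\widehat{f_0}(\tau)e^{i\tau\zeta}\,d\tau .
\end{equation}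

\emph{Step 4: $q$ reproduces.} By Plancherel's identity on each line,
\[
\langle f,q\rangle_A=\pi\int_{-1}^1g(y)\,\frac1{2\pi}\int_{\mathbb{R}}e^{-\tau y}\widehat{f_0}(\tau)\,\frac{e^{-\tau y}e^{i\tau\zeta}}{\pi E(2\tau)}\,d\tau\,dy .
\]
Integrating first in $y$ produces the factor $E(2\tau)$, which cancels the denominator. For the absolute values this leaves $\frac1{2\pi}\int|\widehat{f_0}(\tau)|e^{-\tau\eta}\,d\tau<\infty$, so Fubini's theorem applies, and the result is the right side of \eqref{eq:frep}.
\end{proof}

On the real axis Proposition~\ref{prop:slice} reads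
\begin{equation}\label{eq:Kh}
K_{D_\varphi}((x,0),(x',0))=\frac1{4\pi^2}\,h\Big(\frac{x-x'}2\Big),\qquad h(x):=\int_{\mathbb{R}}\frac{e^{isx}}{E(s)}\,ds\qquad(x,x'\in\mathbb{R}).
\end{equation}
The function $h$ is continuous because $1/E\in L^1(\mathbb{R})$ by \eqref{eq:growth}. It is real and even because $E$ is real and even on $\mathbb{R}$; this is the purpose of the assumption that $\varphi$ is even. Also $h(0)>0$. A zero of the kernel will follow from the intermediate value theorem as soon as $h$ takes a negative value.

\section{Decay and oscillation: examples}\label{sec:models}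

What decides the sign of the Fourier transform of $1/E$ for large $x$? Moving the contour in \eqref{eq:Kh} upward past a simple zero $s_0=\sigma+i\lambda$ of $E$ picks up the term $2\pi i\,e^{i\sigma x}e^{-\lambda x}/E'(s_0)$. Its modulus decays at the rate $\lambda$, and it oscillates unless $\sigma=0$. Two polynomials, which are not functions $E$ of a profile but are also even and positive on $\mathbb{R}$, show both behaviors exactly.

\begin{example}\label{ex:toy}
For $x\ge0$ we close the contour in the upper half-plane. The polynomial $s^2+1$ has the imaginary zero $i$, and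
\[
h_1(x)=\int_{\mathbb{R}}\frac{e^{isx}}{s^2+1}\,ds=2\pi i\,\frac{e^{-x}}{2i}=\pi e^{-x}>0 .
\]
The polynomial $s^4+4$ has no imaginary zero; its zeros in the upper half-plane are $s_\pm=\pm1+i$. Since $1/(4s_\pm^3)=s_\pm/(4s_\pm^4)=-s_\pm/16$,
\[
h_2(x)=\int_{\mathbb{R}}\frac{e^{isx}}{s^4+4}\,ds=-\frac{2\pi i}{16}\,e^{-x}\big[(1+i)e^{ix}+(-1+i)e^{-ix}\big]=\frac\pi4e^{-x}(\cos x+\sin x),
\]
which changes sign for arbitrarily large $x$.

The difference can be read off without residues. Extend $h_1,h_2$ evenly. For $|\operatorname{Re}\lambda|<1$, Fourier inversion with $s=i\lambda$ gives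
\[
\int_{\mathbb{R}}h_1(x)e^{\lambda x}\,dx=\frac{2\pi}{1-\lambda^2},\qquad\int_{\mathbb{R}}h_2(x)e^{\lambda x}\,dx=\frac{2\pi}{\lambda^4+4}.
\]
Both integrals stop converging at the real point $\lambda=1$. The first right side has a pole there. The second is holomorphic at $\lambda=1$, and its poles on the line $\operatorname{Re}\lambda=1$ are at $1\pm i$. Lemma~\ref{lem:landau} below says that the second behavior is impossible for a function of eventually constant sign.
\end{example}

So we look for profiles whose function $E$ has no zero on the imaginary axis. Note that $E(i\eta)=2\int_0^1g(t)\cos(\eta t)\,dt$ is the Fourier transform of the weight $g$. For $g=(1-|y|)^k$, $k=0,1,2$, integration by parts gives $2\int_0^1\cosh(st)\,dt$, $\frac2s\int_0^1\sinh(st)\,dt$ and $\frac4s\int_0^1(1-t)\sinh(st)\,dt=\frac4{s^2}\big(\int_0^1\cosh(st)\,dt-1\big)$, that is,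
\begin{equation}\label{eq:table}
\begin{array}{llll}
g(y)&D_\varphi&E(s)&E(i\eta)\\[3pt]
1&S\times\mathbb{D}&2\sinh s/s&2\sin\eta/\eta\\[3pt]
1-|y|&|\operatorname{Im}z|+|w|^2<1&2(\cosh s-1)/s^2&2(1-\cos\eta)/\eta^2\\[3pt]
(1-|y|)^2\quad&|\operatorname{Im}z|+|w|<1\quad&4(\sinh s-s)/s^3\quad&4(\eta-\sin\eta)/\eta^3
\end{array}
\end{equation}
In the first row $E(i\eta)$ changes sign, in the second it touches zero at $\eta=2\pi k$, $k\neq0$, and in the third it is positive.

\begin{example}\label{ex:strip}
The first row can be compared with \eqref{eq:dimone}. The map $F(z)=\tanh(\pi z/4)=(e^{\pi z/2}-1)/(e^{\pi z/2}+1)$ sends $S$ onto $\mathbb{D}$, with $F(0)=0$ and $F'(z)=\frac\pi4\cosh^{-2}(\pi z/4)$. By \eqref{eq:product}, \eqref{eq:dimone} and $K_{\mathbb{D}}(0,0)=1/\pi$,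
\[
K_{S\times\mathbb{D}}((2x,0),(0,0))=\frac{F'(2x)F'(0)}{\pi^2}=\frac1{16\cosh^2(\pi x/2)},
\]
so $h(x)=\frac{\pi^2}4\cosh^{-2}(\pi x/2)$, which is positive and asymptotic to $\pi^2e^{-\pi x}$. This is the residue term of the zero $i\pi$ of $2\sinh s/s$: there $E'(i\pi)=2i/\pi$, and $2\pi i\,e^{-\pi x}/E'(i\pi)=\pi^2e^{-\pi x}$.
\end{example}

The table shows what the second variable contributes. For the strip itself the weight is constant. In $\mathbb{C}^2$ convexity of the domain asks that $\varphi$ be concave, but the weight is the area $\pi\varphi^2$ of the fiber, and the square of a concave function can be convex.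

For the third row, a residue expansion of $h$ would require locating the complex zeros of $\sinh s-s$ and bounding $1/E$ between them. The next section avoids this: it uses only that $E$ has a zero somewhere and none on the imaginary axis.

\section{Sign changes}\label{sec:sign}

We recall Hadamard's factorization theorem in the case needed. Let $F$ be entire with $|F(s)|\le Ce^{|s|}$ and $F(0)\ne0$, and let $(\sigma_j)$ be its zeros, repeated according to multiplicity. Then $\sum|\sigma_j|^{-2}<\infty$, and $F(s)=F(0)e^{bs}\prod_j(1-s/\sigma_j)e^{s/\sigma_j}$ for some $b\in\mathbb{C}$, the product converging locally uniformly in any order of the factors.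

\begin{lemma}\label{lem:hadamard}
The function $E$ has infinitely many zeros. They can be listed, with multiplicity, as $\pm s_1,\pm s_2,\dots$, and $E(s)=E(0)\prod_k(1-s^2/s_k^2)$.
\end{lemma}

\begin{proof}
Since $E$ is even and $E(0)>0$, the zeros come in pairs $\pm s_k$ of equal multiplicity. Grouping the two factors of each pair gives $E(s)=E(0)e^{bs}\prod_k(1-s^2/s_k^2)$. Both $E$ and the product are even, so $e^{bs}=e^{-bs}$ near $0$, and $b=0$. If there were only finitely many zeros, or none, $E$ would be a polynomial, contrary to \eqref{eq:growth}.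
\end{proof}

\begin{lemma}[Landau]\label{lem:landau}
Let $A\ge0$, let $u\ge0$ be measurable on $[A,\infty)$, and put $L(\lambda)=\int_A^\infty u(x)e^{\lambda x}\,dx$. Assume that the integral is finite for some real $\lambda$, and let $\lambda_c\in(-\infty,\infty]$ be the supremum of such $\lambda$. Then $L$ is holomorphic on $H=\{\operatorname{Re}\lambda<\lambda_c\}$. If $\lambda_c<\infty$, there is no open disc $U$ centered at $\lambda_c$ such that $L$ extends holomorphically to $H\cup U$.
\end{lemma}

\begin{proof}
If $L(\lambda')<\infty$, then $u(x)e^{\lambda'x}$ dominates the integrand on $\operatorname{Re}\lambda\le\lambda'$, because $x\ge0$. So $L$ is holomorphic on $H$, and differentiation under the integral gives $L^{(k)}(\lambda)=\int_A^\infty u(x)x^ke^{\lambda x}\,dx$. Suppose that $\lambda_c<\infty$ and that $L$ extends to $H\cup U$. Put $\lambda_0=\lambda_c-1$. The closed disc $|\lambda-\lambda_0|\le1$ lies in $H\cup\{\lambda_c\}$, hence in the open set $H\cup U$, and by compactness so does a larger concentric disc. Therefore the Taylor series of $L$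 at $\lambda_0$ converges at some real $\lambda_1>\lambda_c$. All terms below are nonnegative, so Tonelli's theorem gives
\[
\infty>\sum_{k\ge0}\frac{(\lambda_1-\lambda_0)^k}{k!}\int_A^\infty u(x)x^ke^{\lambda_0x}\,dx=\int_A^\infty u(x)e^{\lambda_1x}\,dx,
\]
which contradicts the definition of $\lambda_c$.
\end{proof}

\begin{proposition}\label{prop:sign}
If $E(i\eta)\ne0$ for all $\eta\in\mathbb{R}$, then $h$ changes sign for arbitrarily large $x$.
\end{proposition}

\begin{proof}
To speak of the Laplace transform of $h$ on an open set we first need exponential decay of $h$; this holds for every profile.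

\emph{Step 1: $|h(x)|\le Ce^{-|x|}$.} For $\sigma\in\mathbb{R}$ and $|\eta|\le1$ we have $\cos(\eta y)\ge\cos1>0$ on $|y|<1$, so
\begin{equation}\label{eq:strip}
\operatorname{Re}E(\sigma+i\eta)=\int_{-1}^1g(y)e^{\sigma y}\cos(\eta y)\,dy\ge\cos(1)\,E(\sigma).
\end{equation}
Thus $E$ has no zeros in the closed strip $|\operatorname{Im}s|\le1$, and there $|1/E(\sigma+i\eta)|\le C'e^{-|\sigma|/2}$ by \eqref{eq:growth}. Let $x\ge0$, so that $|e^{isx}|\le1$ for $\operatorname{Im}s\ge0$. Apply Cauchy's theorem to $e^{isx}/E(s)$ on the rectangle with vertices $\pm R$, $\pm R+i$. The vertical sides contribute at most $2C'e^{-R/2}$, hence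
\[
h(x)=e^{-x}\int_{\mathbb{R}}\frac{e^{i\sigma x}}{E(\sigma+i)}\,d\sigma,\qquad|h(x)|\le4C'e^{-x}.
\]
The bound for $x<0$ follows because $h$ is even.

\emph{Step 2: the Laplace transform of $h$.} Since $h\in L^1$, Fourier inversion gives $2\pi/E(s)=\int h(x)e^{-isx}\,dx$ for real $s$. By Step~1, $\lambda\mapsto\int h(x)e^{\lambda x}\,dx$ is holomorphic on $|\operatorname{Re}\lambda|<1$. With $s=i\lambda$ and the identity theorem,
\begin{equation}\label{eq:laplace}
E(i\lambda)\int_{\mathbb{R}}h(x)e^{\lambda x}\,dx=2\pi\qquad(|\operatorname{Re}\lambda|<1).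
\end{equation}

\emph{Step 3: the contradiction.} Suppose that $h\ge0$ on $[A,\infty)$ or $h\le0$ on $[A,\infty)$ for some $A\ge0$. Only the part of $h$ on $[A,\infty)$ has a sign, so we split
\[
L(\lambda)=\int_A^\infty h(x)e^{\lambda x}\,dx,\qquad N(\lambda)=\int_{-\infty}^Ah(x)e^{\lambda x}\,dx .
\]
By Step~1, $N$ is holomorphic on $\operatorname{Re}\lambda>-1$. Lemma~\ref{lem:landau} applies to $u=h$ or $u=-h$, with $\lambda_c\ge1$ by Step~1, and $L$ is holomorphic on $\operatorname{Re}\lambda<\lambda_c$. By \eqref{eq:laplace} and the identity theorem,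
\begin{equation}\label{eq:ELN}
E(i\lambda)\big(L(\lambda)+N(\lambda)\big)=2\pi\qquad(-1<\operatorname{Re}\lambda<\lambda_c).
\end{equation}
Suppose $\lambda_c<\infty$. Here the hypothesis enters: $E(i\lambda_c)\ne0$, so $2\pi/E(i\lambda)-N(\lambda)$ is holomorphic on a small disc $U$ about $\lambda_c$, and by \eqref{eq:ELN} it equals $L$ on $U\cap\{\operatorname{Re}\lambda<\lambda_c\}$. This contradicts Lemma~\ref{lem:landau}. Hence $\lambda_c=\infty$, and \eqref{eq:ELN} shows that $E(i\lambda)\ne0$ for $\operatorname{Re}\lambda>-1$. Since $E$ is even, it has no zeros at all, contrary to Lemma~\ref{lem:hadamard}.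

So on every half-line $[A,\infty)$, $h$ is neither $\ge0$ everywhere nor $\le0$ everywhere.
\end{proof}

Example~\ref{ex:strip}, where $E(i\pi)=0$ and $h>0$, shows that the hypothesis cannot be dropped.

\begin{proof}[Proof of Theorem~\ref{thm:main}]
Take $\varphi(y)=1-|y|$, so that $D_\varphi=D$. Convexity and $L^2_h(D)\ne\{0\}$ were shown at the start of Section~\ref{sec:slice}. By the third row of \eqref{eq:table}, $E(i\eta)=4(\eta-\sin\eta)/\eta^3$ for $\eta\ne0$. This is positive, since $\sin\eta<\eta$ for $\eta>0$ and the expression is even, and $E(0)=2\int_0^1(1-t)^2\,dt=\frac23$. By Proposition~\ref{prop:sign} and \eqref{eq:Kh}, the real continuous function $K_D((x,0),(0,0))=\frac1{4\pi^2}h(x/2)$ changes sign for arbitrarily large $x$. By the intermediate value theorem it has a zero in every half-line $[A,\infty)$, hence infinitely many zeros.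
\end{proof}

\section{Bounded strongly convex examples}\label{sec:bounded}

The domains $D_\varepsilon$ are not translation invariant, so the formula of Section~\ref{sec:slice} is not available for them. Instead we use that kernels converge along increasing unions and that zeros of holomorphic functions of one variable are stable. We include the proof of the first fact because the limit domain $D$ is unbounded.

\begin{lemma}[Ramadanov's theorem]\label{lem:ramadanov}
Let $G_1\subset G_2\subset\cdots$ be domains in $\mathbb{C}^n$ with union $G$, and let $b\in G_1$. Then $K_{G_j}(\cdot,b)\to K_G(\cdot,b)$ locally uniformly on $G$.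
\end{lemma}

\begin{proof}
Put $f_j=K_{G_j}(\cdot,b)$, so that $f_j(b)=\|f_j\|_{G_j}^2\ge0$. For $k\ge j$ the restriction of $f_k$ lies in $L^2_h(G_j)$, so $\langle f_k,f_j\rangle_{G_j}=f_k(b)$, and $\|f_k\|^2_{G_j}\le\|f_k\|_{G_k}^2=f_k(b)$. Hence
\begin{equation}\label{eq:ram}
\|f_j-f_k\|_{G_j}^2=f_j(b)-2f_k(b)+\|f_k\|_{G_j}^2\le f_j(b)-f_k(b).
\end{equation}
So $f_j(b)$ is nonincreasing and has a limit $\ell\ge0$. For each $m$, \eqref{eq:ram} shows that $(f_j)_{j\ge m}$ is a Cauchy sequence in $L^2_h(G_m)$. Every compact subset of $G$ lies in some $G_m$, so by \eqref{eq:submean} the $f_j$ converge locally uniformly on $G$ to a holomorphic function $f$. Fatou's lemma, applied to $|f_k|^2\mathbf{1}_{G_k}$ and to \eqref{eq:ram}, gives $\|f\|_G^2\le\ell$ and $\|f_j-f\|_{G_j}^2\le f_j(b)-\ell\to0$. For $u\in L^2_h(G)$,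
\[
u(b)=\langle u,f_j\rangle_{G_j}=\langle u,f\rangle_{G_j}+\langle u,f_j-f\rangle_{G_j}\longrightarrow\langle u,f\rangle_G ,
\]
and therefore $f=K_G(\cdot,b)$.
\end{proof}

Recall Hurwitz's theorem: if holomorphic functions $F_j$ converge locally uniformly on a domain $U\subset\mathbb{C}$ to a function $F\not\equiv0$ that has a zero in $U$, then $F_j$ has a zero in $U$ for all large $j$. We write points of $\mathbb{C}^n$ as $(z,z')$ with $z\in\mathbb{C}$.

\begin{lemma}\label{lem:stable}
In Lemma~\ref{lem:ramadanov} let $G$ be convex and $b=0$. Assume $K_G(0,0)>0$ and $K_G((z_0,0'),0)=0$ for some $(z_0,0')\in G$. Then for every $r>0$ and all large $j$ the function $z\mapsto K_{G_j}((z,0'),0)$ has a zero in the disc $|z-z_0|<r$.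
\end{lemma}

\begin{proof}
The slice $\{z:(z,0')\in G\}$ is convex, hence connected, and $F(z)=K_G((z,0'),0)$ is holomorphic on it with $F(0)\ne0$. Let $\Delta$ be a disc about $z_0$ of radius at most $r$ whose closure lies in the slice. Then $F\not\equiv0$ on $\Delta$ by the identity theorem, and $\overline\Delta\times\{0'\}\subset G_j$ for large $j$ by compactness. Apply Lemma~\ref{lem:ramadanov} and Hurwitz's theorem on $\Delta$.
\end{proof}

The approximating domains will be sublevel sets.

\begin{lemma}\label{lem:sublevel}
Let $U\subset\mathbb{C}^n$ be open and convex with $0\in U$, and let $\psi$ be real analytic on $U$ with positive definite real Hessian and $\nabla\psi(0)=0$. If $c>\psi(0)$ and $\{\psi\le c\}$ is compact, then $\{\psi<c\}$ is a bounded, strongly convex domain with real-analytic boundary that contains $0$.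
\end{lemma}

\begin{proof}
The set is open, bounded and contains $0$, and it is convex because $\psi$ is convex. Its boundary lies in $\{\psi=c\}\subset U\setminus\{0\}$. For $p\in U\setminus\{0\}$ the function $t\mapsto\psi(tp)$ has positive second derivative on $[0,1]$ and derivative zero at $t=0$, so its derivative $\nabla\psi(p)\cdot p$ at $t=1$ is positive. Thus $r=\psi-c$ has the required properties.
\end{proof}

\begin{proof}[Proof of Theorem~\ref{thm:bounded}]
The case $n=1$ is \eqref{eq:dimone}.

\emph{The case $n=2$.} Let $0<\varepsilon<\frac12$ and write $D_\varepsilon=\{\rho_\varepsilon<1\}$ with $\rho_\varepsilon$ the function in the statement. It is real analytic on $\mathbb{C}^2$, since the radicands are positive. The two square roots are convex, being Euclidean norms of the affine maps $(z,w)\mapsto(\varepsilon,\operatorname{Im}z)$ and $(z,w)\mapsto(\varepsilon,w)$, and the last term has Hessian $2\varepsilon I$; so the Hessian of $\rho_\varepsilon$ is positive definite. The function $\rho_\varepsilon$ is even, so $\nabla\rho_\varepsilon(0)=0$, and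 $\rho_\varepsilon(0)=2\varepsilon<1$. The set $\{\rho_\varepsilon\le1\}$ is closed and lies in the ball of radius $\varepsilon^{-1/2}$. By Lemma~\ref{lem:sublevel}, $D_\varepsilon$ is bounded and strongly convex with real-analytic boundary. Being bounded, it carries the function $1\in L^2_h(D_\varepsilon)$, so $K_{D_\varepsilon}(0,0)>0$.

Each of the three terms of $\rho_\varepsilon$ is nondecreasing in $\varepsilon$, and $\rho_\varepsilon\to|\operatorname{Im}z|+|w|$ as $\varepsilon\downarrow0$. So the $D_\varepsilon$ increase to $D$ as $\varepsilon\downarrow0$. By Theorem~\ref{thm:main}, $K_D((x_0,0),0)=0$ for some real $x_0$, and $K_D(0,0)=h(0)/(4\pi^2)>0$. We claim that for all small $\varepsilon$ the function $z\mapsto K_{D_\varepsilon}((z,0),0)$ has a zero. Otherwise it would have none along a sequence $\varepsilon_j\downarrow0$, and this contradicts Lemma~\ref{lem:stable} for $G_j=D_{\varepsilon_j}$.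

\emph{The case $n\ge3$.} Fix such an $\varepsilon$, let $K_{D_\varepsilon}((z_0,0),0)=0$, and put $G=D_\varepsilon\times\mathbb{D}^{n-2}$ with coordinates $(z,w,\zeta_1,\dots,\zeta_{n-2})$. By \eqref{eq:product}, $K_G((z,0'),0)=\pi^{-(n-2)}K_{D_\varepsilon}((z,0),0)$, which vanishes at $z_0$ and is positive at $0$. The domain $G$ is bounded and convex, but as a product it is neither smooth nor strongly convex, so we approximate once more. Let $\chi(t)=-\log(1-t)$ and
\[
\psi=\chi(\rho_\varepsilon(z,w))+\sum_{j=1}^{n-2}\chi(|\zeta_j|^2)\qquad\text{on }G .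
\]
For a smooth function $\rho<1$ the Hessian of $\chi\circ\rho$ is $\chi'(\rho)\operatorname{Hess}\rho+\chi''(\rho)\nabla\rho\,\nabla\rho^{T}$, with $\chi'>0$ and $\chi''>0$. So each summand of $\psi$ has positive definite Hessian in its own group of variables, and the Hessian of $\psi$, which is block diagonal, is positive definite. The function $\psi$ is real analytic and even. All summands are nonnegative, so $\psi\le c$ forces $\rho_\varepsilon\le1-e^{-c}$ and $|\zeta_j|^2\le1-e^{-c}$; hence $\{\psi\le c\}$ is a closed subset of a compact subset of $G$. By Lemma~\ref{lem:sublevel}, the sets $G_j=\{\psi<\psi(0)+j\}$ are bounded, strongly convex domains with real-analytic boundary, and they increase to $G$. By Lemma~\ref{lem:stable}, $G_j$ is not Lu Qi-Keng for large $j$.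
\end{proof}

\section{Convex and concave weights}\label{sec:profiles}

Both parts of Theorem~\ref{thm:profiles} come from the position of the zeros of $E$: none on the imaginary axis in (a), all on the imaginary axis in (b). Both hypotheses are monotonicity conditions on $g'$, so we first express $E$ through $g'$.

Recall that a concave function on an open interval is locally Lipschitz and has one-sided derivatives at every point; the right derivative is nonincreasing and is at most the left derivative at each point. For convex functions the inequalities are reversed. Thus $g=\varphi^2$ is locally Lipschitz on $(-1,1)$ with $g'_\pm=2\varphi\varphi'_\pm$. Put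
\[
\gamma(t)=-g'_+(t),\qquad0<t<1 .
\]
Then $\gamma\ge0$, because $g$ is nonincreasing on $[0,1]$, and $g(0)-g(t)=\int_0^t\gamma$ for $t<1$. Letting $t\to1$ gives $\gamma\in L^1(0,1)$ and $g(t)=g(1)+\int_t^1\gamma$. Insert this in $E(iz)=2\int_0^1g(t)\cos(zt)\,dt$ and exchange the order of integration: for $z\in\mathbb{C}\setminus\{0\}$,
\begin{equation}\label{eq:V}
E(iz)=\frac2z\,V(z),\qquad V(z)=g(1)\sin z+\int_0^1\gamma(t)\sin(zt)\,dt .
\end{equation}

\subsection*{Convex weights: proof of (a)}
By Proposition~\ref{prop:sign} and \eqref{eq:Kh} it suffices to show $E(i\eta)\ne0$ for real $\eta$. Since $E(0)>0$ and $E$ is even, it suffices to show $V(\eta)>0$ for $\eta>0$.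

Here $g(1)=0$, and $\gamma$ is nonincreasing because $g$ is convex. Extend $\gamma$ by $0$ to $[1,\infty)$; as $\gamma\ge0$, the extension is nonincreasing, and $V(\eta)=\int_0^\infty\gamma(t)\sin(\eta t)\,dt$. Each positive arch of the sine meets larger values of $\gamma$ than the negative arch that follows it. Precisely, let $\omega=\pi/\eta$, $I_j=(2j\omega,(2j+1)\omega)$ and $J_j=(2j\omega,(2j+2)\omega)$. Since $\sin(\eta(t+\omega))=-\sin(\eta t)$,
\[
V(\eta)=\sum_{j\ge0}\int_{I_j}\big[\gamma(t)-\gamma(t+\omega)\big]\sin(\eta t)\,dt\ge0,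
\]
a finite sum in which $\sin(\eta t)>0$ on each $I_j$.

Suppose $V(\eta)=0$. Then $\gamma(t)=\gamma(t+\omega)$ for almost every $t\in I_j$, and for such $t$ the monotone function $\gamma$ is constant on $[t,t+\omega]$. These intervals all contain the midpoint of $J_j$, and their union is $J_j$ because such $t$ are dense in $I_j$. So $\gamma$ is constant on each $J_j$, and $g$ is affine on each of the finitely many intervals $\overline{J_j}\cap[0,1]$. Let $y_0\in(0,1)$ be a common endpoint of two of them. Convexity of $g$ gives $g'_-(y_0)\le g'_+(y_0)$. Concavity of $\varphi$ gives $\varphi'_+(y_0)\le\varphi'_-(y_0)$, hence $g'_+(y_0)\le g'_-(y_0)$. So the two slopes agree, $g$ is affine on $[0,1]$, and $g(1)=0$ gives $g=c(1-|y|)$, which is excluded. This proves (a).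

\begin{remark}
Each hypothesis of (a) is needed to keep the zeros of $E$ off the imaginary axis. If $g(1)>0$, then $V(\eta)=g(1)\sin\eta+o(1)$ as $\eta\to\infty$ by the Riemann--Lebesgue lemma, so $V$ has positive zeros. The weight $c(1-|y|)$ has $E(2\pi i)=0$ by \eqref{eq:table}; it is concave, so (b) applies to it and the conclusion of (a) is false. Finally, convexity of $g$ alone would not rule out the case of equality: since $2\int_0^a(a-t)\cos(\eta t)\,dt=2(1-\cos a\eta)/\eta^2$, the weight $(1-|y|)+\max(\frac12-|y|,0)$, which is convex on $[0,1]$, has a transform that vanishes at $\eta=4\pi$. Its square root is not concave at $y=\frac12$.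
\end{remark}

\subsection*{Concave weights: proof of (b)}
Now $\gamma$ is nonnegative and nondecreasing on $(0,1)$. We show that all zeros of $E$ are purely imaginary, and then that this forces $h>0$. For the first step we follow P\'olya's argument: Riemann sums for $V$ are trigonometric sums with monotone coefficients, and their zeros can be located by an estimate for polynomials.

\begin{lemma}\label{lem:poly}
Let $0\le a_1\le\dots\le a_n$ with $a_n>0$ and let $\theta>0$. Then all zeros of the entire function $z\mapsto\sum_{k=1}^na_k\sin(k\theta z)$ are real.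
\end{lemma}

\begin{proof}
Let $P(\zeta)=\sum_{k=1}^na_k\zeta^k$ and $a_0=0$. Multiplying by $\zeta-1$ turns the monotone coefficients into nonnegative differences with sum $a_n$: for $|\zeta|>1$,
\[
|(\zeta-1)P(\zeta)|=\Big|a_n\zeta^{n+1}-\sum_{k=1}^n(a_k-a_{k-1})\zeta^k\Big|\ge a_n|\zeta|^{n+1}-a_n|\zeta|^n>0 .
\]
So $P(\zeta)=a_n\prod_{j=1}^n(\zeta-c_j)$ with $|c_j|\le1$. Let $\zeta=\varrho u$ with $\varrho>1$, $|u|=1$. Then $1/\bar\zeta=u/\varrho$, and for $|c|\le1$
\[
|\varrho u-c|^2-|u/\varrho-c|^2=\Big(\varrho-\frac1\varrho\Big)\Big(\varrho+\frac1\varrho-2\operatorname{Re}(u\bar c)\Big)>0,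
\]
because $\varrho+1/\varrho>2$. Hence $|P(1/\bar\zeta)|<|P(\zeta)|$. As $P$ has real coefficients, $|P(1/\zeta)|=|P(1/\bar\zeta)|$. So $P(\zeta)-P(1/\zeta)\ne0$ for $|\zeta|>1$, and also for $0<|\zeta|<1$, since this function changes sign under $\zeta\mapsto1/\zeta$. With $\zeta=e^{i\theta z}$ the sum in the statement equals $(P(\zeta)-P(1/\zeta))/(2i)$, and $|\zeta|=1$ only for real $z$.
\end{proof}

\begin{lemma}\label{lem:imag}
If $g$ is concave on $(-1,1)$, then all zeros of $E$ lie in $i\mathbb{R}\setminus\{0\}$.
\end{lemma}

\begin{proof}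
For $n\ge2$ put $a_k=\frac1n\gamma(\frac kn)$ for $1\le k\le n-1$, and $a_n=g(1)+a_{n-1}$. The last coefficient must carry the boundary term $g(1)\sin z$ of \eqref{eq:V}; the summand $a_{n-1}$ is added to keep the sequence monotone. Thus $0\le a_1\le\dots\le a_n$. For large $n$ we have $a_n>0$. This is immediate if $g(1)>0$. If $g(1)=0$, then $\int_0^1\gamma=g(0)>0$, so $\gamma(t_0)>0$ for some $t_0$, and $a_{n-1}>0$ once $1-\frac1n\ge t_0$. By Lemma~\ref{lem:poly}, $V_n(z)=\sum_{k=1}^na_k\sin(kz/n)$ has only real zeros for large $n$.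

We claim that $V_n\to V$ locally uniformly. Let $t_n=\lfloor nt\rfloor/n$ and $\gamma_n(t)=\gamma(t_n)$ for $\frac1n\le t<1$, $\gamma_n(t)=0$ for $0<t<\frac1n$. Then
\[
V_n(z)=\big(g(1)+a_{n-1}\big)\sin z+\int_0^1\gamma_n(t)\sin(t_nz)\,dt .
\]
For $|z|\le R$ and $t\in[0,1]$ we have $|\sin(tz)|\le e^R$, $|\cos(tz)|\le e^R$, and so $|\sin(t_nz)-\sin(tz)|\le Re^R/n$. Therefore
\[
|V_n(z)-V(z)|\le e^R\Big(a_{n-1}+\|\gamma_n-\gamma\|_{L^1}+\frac Rn\|\gamma\|_{L^1}\Big).
\]
Since $\gamma$ is nondecreasing, $a_{n-1}\le\int_{1-1/n}^1\gamma\to0$ and $0\le\gamma_n\le\gamma$. Also $\gamma_n(t)\to\gamma(t)$ at each point of continuity of $\gamma$, hence almost everywhere, so $\|\gamma_n-\gamma\|_{L^1}\to0$ by dominated convergence. This proves the claim.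

By \eqref{eq:V}, $V\not\equiv0$. Hurwitz's theorem on the upper and on the lower half-plane shows that $V$ has only real zeros. If $E(iz)=0$, then $z\ne0$ because $E(0)>0$, so $V(z)=0$ and $z$ is real.
\end{proof}

By Lemmas~\ref{lem:hadamard} and~\ref{lem:imag} there are numbers $\alpha_k>0$ with
\[
\frac{E(0)}{E(s)}=\prod_{k\ge1}\Big(1+\frac{s^2}{\alpha_k^2}\Big)^{-1},\qquad s\in\mathbb{R}.
\]
Each factor is a rescaling of the function $1/(s^2+1)$ of Example~\ref{ex:toy}, whose Fourier transform is positive, and products of transforms correspond to convolutions. The language of probability handles the infinite product. The characteristic function of a probability measure $\nu$ on $\mathbb{R}$ is $s\mapsto\int e^{isx}\,d\nu(x)$; the characteristic function of a convolution is the product of the characteristic functions; and by L\'evy's continuity theorem a pointwise limit of characteristic functions that is continuous at $0$ is a characteristic function. The probability density $\frac\alpha2e^{-\alpha|x|}$ has characteristic function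
\[
\frac\alpha2\Big(\frac1{\alpha-is}+\frac1{\alpha+is}\Big)=\Big(1+\frac{s^2}{\alpha^2}\Big)^{-1}.
\]
A limit of positive densities need not be positive everywhere, so we set the first factor aside. The product $\prod_{k\ge2}(1+s^2/\alpha_k^2)^{-1}$ is a pointwise limit of characteristic functions, and it equals the continuous function $(1+s^2/\alpha_1^2)E(0)/E(s)$. So it is the characteristic function of a probability measure $\mu$, and $E(0)/E$ is the characteristic function of the convolution, which has the density
\[
v(x)=\frac{\alpha_1}2\int_{\mathbb{R}}e^{-\alpha_1|x-u|}\,d\mu(u).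
\]
This density is continuous by dominated convergence, and $v(x)>0$ for every $x$ because the integrand is positive. We have $\hat v(s)=E(0)/E(-s)=E(0)/E(s)\in L^1$, so Fourier inversion gives $v(x)=\frac{E(0)}{2\pi}h(x)$. Hence $h>0$ on $\mathbb{R}$, and (b) follows from \eqref{eq:Kh}.

\subsection*{The domains $|\operatorname{Im}z|+|w|^p<1$}
For $p\ge1$ this domain is $D_\varphi$ with $\varphi(y)=(1-|y|)^{1/p}$. For $0<\beta\le1$ the function $(1-|y|)^\beta$ is concave on $(-1,1)$, being the composition of the concave nondecreasing function $t\mapsto t^\beta$ with the concave function $1-|y|$. So $\varphi$ is a profile, $\varphi(1)=0$, and $g(y)=(1-|y|)^{2/p}$. If $1\le p<2$, the exponent $2/p$ exceeds $1$, so $g$ is convex and not affine on $[0,1]$; part (a) and the intermediate value theorem give a zero of $K_{D_\varphi}((x,0),(0,0))$. If $p\ge2$, then $2/p\le1$, so $g$ is concave on $(-1,1)$, and by (b) the kernel is positive at all pairs of points of $\mathbb{R}\times\{0\}$. Together with the convexity of $D_\varphi$ shown in Section~\ref{sec:slice}, this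 completes the proof of Theorem~\ref{thm:profiles}. \qed
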